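\title{Minimally $n$-connected digraphs with no vertex of in-degree and out-degree $n$}

\begin{abstract}
We consider the conjecture that every minimally $n$-connected digraph has at least two vertices whose in-degree and out-degree are both equal to $n$. The conjecture holds for $n=1$. We show that it fails for every $n\ge 5$: there is a minimally $n$-connected digraph on $8n^2+4n$ vertices with no such vertex at all. We also prove that every minimally $n$-connected digraph has a vertex whose in-degree and out-degree are both at most $n+1$, so that this bound is best possible for $n\ge5$. The cases $n=2,3,4$ are not decided.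
\end{abstract}

\section{Introduction}

Throughout, $n$ is a positive integer. Digraphs are finite and have no loops or multiple arcs, but a pair of opposite arcs $xy$ and $yx$ is allowed. We write $d^+(x)$ and $d^-(x)$ for the out-degree and the in-degree of a vertex $x$; paths and cycles are directed. A digraph is \emph{strong} if every vertex can be reached from every other vertex by a path. A digraph $D$ is \emph{$n$-connected} if $|V(D)|>n$ and $D-S$ is strong for every set $S\subseteq V(D)$ with $|S|<n$. Equivalently, $|V(D)|>n$ and for every ordered pair of distinct vertices $x,y$ there are $n$ internally vertex-disjoint paths from $x$ to $y$. An arc $e$ of an $n$-connected digraph $D$ is \emph{critical} if $D-e$ is not $n$-connected, and $D$ is \emph{minimally $n$-connected} if all of its arcs are critical.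

In an $n$-connected digraph all in- and out-degrees are at least $n$. The simplest reason for an arc to be critical is therefore that its tail has out-degree $n$ or its head has in-degree $n$, and one expects a minimally $n$-connected digraph to have vertices at which a degree equals $n$. Two results of Hamidoune confirm this. Let $D$ be minimally $n$-connected.
\begin{itemize}
\item[(i)] At least $n+1$ vertices $x$ of $D$ satisfy $d^+(x)=n$ or $d^-(x)=n$.
\item[(ii)] If $H$ is a nonempty subdigraph of $D$ in which every vertex has in-degree and out-degree at least $2$, then some vertex $x$ of $H$ has $d^+(x)=n$ or $d^-(x)=n$, the degrees being taken in $D$.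
\end{itemize}
Both statements ask for one degree to be small. Call a vertex $x$ \emph{tight} if $d^+(x)=d^-(x)=n$. This paper is about the following strengthening.

\medskip
\noindent\textbf{Conjecture.} \emph{Every minimally $n$-connected digraph contains at least two tight vertices.}
\medskip

The first examples support it. In the complete digraph on $n+1$ vertices, which has all $n(n+1)$ possible arcs, every vertex is tight. Replace each edge of the complete bipartite graph $K_{n,m}$, $m>n$, by two opposite arcs: deleting fewer than $n$ vertices leaves both classes nonempty, so the digraph is $n$-connected; the $m$ vertices of the larger class are tight, and every arc has one of them as its head or its tail, so every arc is critical. For $n=1$, replace each edge of an undirected path on at least two vertices by two opposite arcs: every arc is critical and exactly the two end vertices are tight, so the number two in the conjecture cannot be raised. For $n=1$ the conjecture is in fact a theorem, but for large $n$ it fails in the strongest way.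

\begin{theorem}\label{thm:counter}
For every $n\ge5$ there is a minimally $n$-connected digraph on $8n^2+4n$ vertices in which every vertex $v$ satisfies either $d^-(v)=n$ and $d^+(v)\ge n+1$, or $d^+(v)=n$ and $d^-(v)\ge n+1$.
\end{theorem}

\begin{theorem}\label{thm:bound}
For every $n\ge1$, every minimally $n$-connected digraph has a vertex $x$ with $\max\{d^+(x),d^-(x)\}\le n+1$.
\end{theorem}

\begin{theorem}\label{thm:one}
Every minimally $1$-connected digraph has at least two vertices $x$ with $d^+(x)=d^-(x)=1$.
\end{theorem}

A vertex is tight exactly when $\max\{d^+(x),d^-(x)\}\le n$. Thus Theorem~\ref{thm:counter} refutes the conjecture for $n\ge5$ even with ``two'' weakened to ``one'', and it shows that $n+1$ cannot be replaced by $n$ in Theorem~\ref{thm:bound}: for every $n\ge5$, the largest value of $\min_x\max\{d^+(x),d^-(x)\}$ over all minimally $n$-connected digraphs is exactly $n+1$. We do not decide the conjecture for $n=2,3,4$. The results (i) and (ii) are not used below.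

Section~\ref{sec:cuts} describes critical arcs by cuts, and Section~\ref{sec:one} settles $n=1$. Section~\ref{sec:forest} shows that the arcs that are critical for a reason other than degree form a forest; this gives Theorem~\ref{thm:bound} and shows how little room a counterexample has. Sections~\ref{sec:construction}--\ref{sec:minimal} construct the counterexample.

\section{Critical arcs and cuts}\label{sec:cuts}

If a digraph is not strong, some vertex fails to reach some other vertex, and the set $X$ of vertices that it does reach sends no arc to the nonempty complement of $X$. Conversely, such a set $X$ shows that the digraph is not strong. Hence a digraph $D$ with $|V(D)|>n$ is $n$-connected if and only if it has the following \emph{separation property}: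
\begin{equation}\label{eq:sep}
\begin{gathered}
\text{if $V(D)=X\cup S\cup Y$ is a partition with $X,Y\neq\emptyset$}\\
\text{and no arc from $X$ to $Y$, then $|S|\ge n$.}
\end{gathered}
\end{equation}
For $U\subseteq V(D)$ let $N^+(U)$ be the set of vertices outside $U$ that receive an arc from $U$. Taking $X=\{x\}$ and $S=N^+(\{x\})$ in \eqref{eq:sep} gives $d^+(x)\ge n$: if $d^+(x)<n$, the set $Y$ of remaining vertices is nonempty because $|V(D)|>n$.

The \emph{reverse} of $D$ is obtained by reversing every arc. Reversal preserves $n$-connectivity and criticality and exchanges $d^+$ with $d^-$; in particular $d^-(x)\ge n$ as well.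

\begin{definition}
Let $e$ be an arc of $D$. An \emph{$e$-cut} is a partition $(X,S,Y)$ of $V(D)$ with $|S|\le n-1$ such that $e$ goes from $X$ to $Y$ and no other arc does.
\end{definition}

If $(X,S,Y)$ is an $e$-cut of $D$, then $(Y,S,X)$ is a cut for the reversed arc in the reverse of $D$.

\begin{lemma}\label{lem:cut}
Let $D$ be $n$-connected and let $e=uv$ be an arc of $D$.
\begin{itemize}
\item[(a)] The arc $e$ is critical if and only if there is an $e$-cut.
\item[(b)] If $u\in U\subseteq V(D)$, $v\in N^+(U)$, $|N^+(U)|=n$, and $e$ is the only arc from $U$ to $v$, then $e$ is critical.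
\item[(c)] If $d^+(u)=n$ or $d^-(v)=n$, then $e$ is critical.
\item[(d)] If $d^+(u)>n$ and $d^-(v)>n$, then every $e$-cut $(X,S,Y)$ has $|X|\ge2$, $|Y|\ge2$ and $|S|=n-1$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) An $e$-cut violates \eqref{eq:sep} in $D-e$. Conversely, if $(X,S,Y)$ violates \eqref{eq:sep} in $D-e$, it does not violate it in $D$, so $e$ goes from $X$ to $Y$.

(b) Put $S=N^+(U)\setminus\{v\}$ and $Y=V(D)\setminus(U\cup S)$. An arc from $U$ to $Y$ ends in $N^+(U)\cap Y=\{v\}$, so it is $e$, and $(U,S,Y)$ is an $e$-cut.

(c) If $d^+(u)=n$, apply (b) with $U=\{u\}$. If $d^-(v)=n$, do the same in the reverse of $D$.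

(d) If $X=\{u\}$, all out-neighbors of $u$ lie in $S\cup\{v\}$ and $d^+(u)\le n$. If $Y=\{v\}$, all in-neighbors of $v$ lie in $S\cup\{u\}$ and $d^-(v)\le n$. So $|X|,|Y|\ge2$. No arc goes from the nonempty set $X\setminus\{u\}$ to $Y$, so \eqref{eq:sep} gives $|S\cup\{u\}|\ge n$.
\end{proof}

A set $U$ with $|N^+(U)|=n$ will be called a \emph{bottleneck}, and the vertices of $N^+(U)$ its \emph{exits}. Part (b) says that a bottleneck acts like a single vertex of out-degree $n$, although its members may have larger out-degree.

\begin{example}\label{ex:path}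
Let $n=1$ and let $D$ have vertices $u_1,u_2,u_3,u_4$ and arcs $u_iu_{i+1}$, $u_{i+1}u_i$ for $i=1,2,3$. The arc $u_2u_3$ has $d^+(u_2)=d^-(u_3)=2$, so (c) does not apply. It is critical because $U=\{u_1,u_2\}$ is a bottleneck whose only exit $u_3$ receives a single arc from $U$. The price is the tight vertex $u_1$ inside the bottleneck. The counterexample needs bottlenecks that contain no tight vertex.
\end{example}

\section{The case $n=1$}\label{sec:one}

A digraph is $1$-connected if it is strong and has at least two vertices. The proof of Theorem~\ref{thm:one} contracts a cycle; minimality guarantees that the contraction does not change the degrees outside the cycle.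

\begin{proof}[Proof of Theorem~\ref{thm:one}]
We use induction on $|V(D)|$. Since $D$ is strong with at least two vertices, it contains a cycle $C$, of length at least $2$. For a spanning subdigraph $H$ of $D$ that contains $C$, let $H/C$ be obtained by deleting the arcs of $C$ and identifying the vertices of $C$ to one vertex $c$; at this point we allow loops and parallel arcs. Then $H$ is strong if and only if $H/C$ is strong: a walk in $H$ projects to a walk in $H/C$, and a walk in $H/C$ lifts to a walk in $H$ because each passage through $c$ can be bridged along $C$. In particular $D/C$ is strong, and for every arc $e\notin E(C)$,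
\begin{equation}\label{eq:contract}
D-e\text{ is strong}\iff D/C-e\text{ is strong.}
\end{equation}
Deleting a loop, or one of two parallel arcs, from $D/C$ leaves it strong, and then \eqref{eq:contract} contradicts the minimality of $D$. So $D/C$ has neither; in particular, every arc of $D$ with both ends in $V(C)$ is an arc of $C$.

If $V(C)=V(D)$, then $D=C$ and all of its at least two vertices are tight. Otherwise $D/C$ is a digraph with at least two and fewer than $|V(D)|$ vertices, it is minimally $1$-connected by \eqref{eq:contract}, and every vertex other than $c$ has the same degrees in $D/C$ as in $D$. By induction $D/C$ has two tight vertices. If neither is $c$, they are tight in $D$. Otherwise they are $c$ and a vertex $t\notin V(C)$, which is tight in $D$. Exactly one arc of $D$ enters $V(C)$, say at $u$, and exactly one leaves it, say from $u'$. Any vertex of $C$ other than $u$ and $u'$ is incident only with arcs of $C$, so it is tight, and together with $t$ it finishes the proof.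

If there is no such vertex, then $V(C)=\{u,u'\}$, $u\ne u'$, and $u'u$ is an arc of $C$. A cycle through $c$ in the strong digraph $D/C$ lifts to a path from $u'$ to $u$ with all inner vertices outside $C$. This path can replace the arc $u'u$ in any walk, so $D-u'u$ is strong, contrary to minimality.
\end{proof}

\section{A forest of arcs and the bound $n+1$}\label{sec:forest}

Let $D$ be minimally $n$-connected, $V=V(D)$, and put
\[
A=\{x\in V: d^+(x)>n\},\qquad B=\{x\in V: d^-(x)>n\}.
\]
The arcs with tail in $A$ and head in $B$ are exactly those to which Lemma~\ref{lem:cut}(c) does not apply. Let $G$ be the bipartite graph whose vertex classes are disjoint copies of $A$ and $B$ and whose edges are these arcs, the arc $uv$ joining the copy of $u\in A$ to the copy of $v\in B$. A cycle of $G$ is a closed sequence of arcs that alternately share heads and tails; it is not a directed cycle of $D$.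

\begin{lemma}\label{lem:forest}
The graph $G$ is a forest.
\end{lemma}

We believe that this lemma is due to Mader, and we give a full proof. The degree conditions cannot be dropped: in the complete digraph on $n+1\ge3$ vertices, the bipartite graph formed by all arcs has $n(n+1)\ge 2(n+1)$ edges on $2(n+1)$ vertices, too many for a forest.

The idea is visible for $n=1$, where $S=\emptyset$. Let $uv$ and $uv'$ be two arcs with the same tail and with cuts $(X,\emptyset,Y)$ and $(X',\emptyset,Y')$. An arc from $X\cup X'$ to its complement $Y\cap Y'$ would have to be one of $uv$, $uv'$; its tail $u$ lies in $X\cap X'$, so it goes from $X$ to $Y$ and from $X'$ to $Y'$ and equals both. No such arc exists, so $Y\cap Y'=\emptyset$ because $D$ is strong. Hence $Y'\subseteq X\setminus\{u\}$ and $|Y'|<|X|$. Along a cycle of $G$ every edge shares its tail and its head with another edge of the cycle, so the smallest of all the sets $X$, $Y$ that occur would be undercut by a smaller one. For general $n$ the set $Y'$ may also meet $S$, and the two steps need a count.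

\begin{proof}[Proof of Lemma~\ref{lem:forest}]
For each edge $f$ of $G$ fix an $f$-cut $(X_f,S_f,Y_f)$, which exists by Lemma~\ref{lem:cut}(a). By Lemma~\ref{lem:cut}(d), $|S_f|=n-1$ and $|V|\ge2+(n-1)+2=n+3$.

Let $e=uv$ and $e'=uv'$ be distinct edges of $G$ with the same tail, with cuts $(X,S,Y)$ and $(X',S',Y')$. The two cuts divide $V$ into nine cells. Put $Q=X\cap X'$, which contains $u$, and
\[
W_1=(X\cap S')\cup(S\cap X')\cup(S\cap S'),\qquad
W_2=(S\cap S')\cup(S\cap Y')\cup(Y\cap S').
\]
The table shows which cells these sets occupy.
\[
\begin{array}{c|ccc}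
 & X' & S' & Y'\\ \hline
X & Q & W_1 & \cdot\\
S & W_1 & W_1,\,W_2 & W_2\\
Y & \cdot & W_2 & Y\cap Y'
\end{array}
\]
We read off three facts. First, $(Q,\,W_1,\,Y\cup Y')$ and $(X\cup X',\,W_2,\,Y\cap Y')$ are partitions of $V$. Second, $|W_1|+|W_2|=|S|+|S'|=2n-2$, since both sides count $S\cap S'$ twice and the other four cells of the middle row and column once. Third, an arc from $Q$ to $Y\cup Y'$ goes from $X$ to $Y$ or from $X'$ to $Y'$, so it is $e$ or $e'$; hence
\begin{equation}\label{eq:NQ}
N^+(Q)\subseteq W_1\cup\{v,v'\}.
\end{equation}

\emph{Step 1: $Y\cap Y'=\emptyset$.} Suppose not. An arc from $X\cup X'$ to $Y\cap Y'$ is $e$ or $e'$, so its tail is $u\in X\cap X'$; then it goes from $X$ to $Y$ and from $X'$ to $Y'$ and equals both $e$ and $e'$, which is impossible. By \eqref{eq:sep}, $|W_2|\ge n$, and therefore $|W_1|\le n-2$. If $Q=\{u\}$, then \eqref{eq:NQ} gives $d^+(u)\le n$, contrary to $u\in A$. If $Q\ne\{u\}$, no arc goes from $Q\setminus\{u\}$ to $Y\cup Y'$, and the remaining set $W_1\cup\{u\}$ has at most $n-1$ elements, contrary to \eqref{eq:sep}.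

\emph{Step 2: $|Y'|<|X|$.} Suppose $|X|\le|Y'|$. By Step~1, $Y'$ is the union of $X\cap Y'$ and $S\cap Y'$, so
\[
|Q|+|X\cap S'|+|X\cap Y'|=|X|\le|Y'|=|X\cap Y'|+|S\cap Y'|,
\]
that is, $|S\cap Y'|\ge|Q|+|X\cap S'|$. A large part of $S$ thus lies in $Y'$ and is not available to $W_1$:
\[
|W_1|=|X\cap S'|+\bigl(n-1-|S\cap Y'|\bigr)\le n-1-|Q| .
\]
By \eqref{eq:NQ}, $|N^+(Q)|\le n+1-|Q|$. If $|Q|=1$, this says $d^+(u)\le n$, contrary to $u\in A$. If $|Q|\ge2$, then $|N^+(Q)|\le n-1$, while $|Q\cup N^+(Q)|\le n+1<|V|$ leaves a nonempty set of vertices that receives no arc from $Q$, contrary to \eqref{eq:sep}.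

\emph{Step 3: $G$ has no cycle.} Let $F$ be the edge set of a cycle of $G$, and consider the minimum of all numbers $|X_f|$ and $|Y_f|$ with $f\in F$. Reversing $D$ exchanges $A$ with $B$ and each $X_f$ with $Y_f$, and it leaves $G$ and $F$ unchanged as graphs, so we may assume that the minimum is $|X_e|$ for some $e\in F$. The cycle contains a second edge $e'$ with the same tail as $e$, and Step~2 gives $|Y_{e'}|<|X_e|$, a contradiction.
\end{proof}

A forest has fewer edges than vertices. If all vertices had a large degree, the surplus of out-degree over in-degree would force too many arcs from $A$ to $B$.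

\begin{proof}[Proof of Theorem~\ref{thm:bound}]
Suppose that $\max\{d^+(x),d^-(x)\}\ge n+2$ for every vertex $x$. Then $A\cup B=V$. Put $A'=A\setminus B$, $B'=B\setminus A$ and $T=A\cap B$. A vertex of $A'$ has $d^-=n$ and hence $d^+\ge n+2$; a vertex of $B'$ has $d^+=n$ and hence $d^-\ge n+2$; a vertex of $T$ has both degrees at least $n+1$.

At least $(n+2)|A'|+(n+1)|T|$ arcs have their tail in $A$. Those that are not edges of $G$ have their head in $V\setminus B=A'$, and only $n|A'|$ arcs of $D$ have their head in $A'$. Thus
\[
|E(G)|\ge 2|A'|+(n+1)|T| .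
\]
Counting arcs with head in $B$ and discarding the at most $n|B'|$ with tail in $V\setminus A=B'$ gives $|E(G)|\ge2|B'|+(n+1)|T|$. Averaging the two bounds and using $n+1\ge2$,
\[
|E(G)|\ge|A'|+|B'|+2|T|=|A|+|B| .
\]
But $G$ is a forest on $|A|+|B|>0$ vertices, so $|E(G)|\le|A|+|B|-1$.
\end{proof}

\begin{remark}\label{rem:gap}
If we assume only that no vertex is tight, the same count has $n+1$ in place of $n+2$ and yields $|E(G)|\ge\frac12(|A'|+|B'|)+(n+1)|T|$. For $T=\emptyset$ this is half the number of vertices of $G$, which a forest can afford. The counterexample lives in this gap.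
\end{remark}

\section{The counterexample}\label{sec:construction}

\subsection*{What has to be arranged}
We look for a digraph whose vertices are of two types: \emph{type A}, with $d^-=n<d^+$, and \emph{type B}, with $d^+=n<d^-$. An arc whose head has type A or whose tail has type B is critical by Lemma~\ref{lem:cut}(c). The arcs from type A to type B, which we call \emph{expensive}, are unavoidable by Remark~\ref{rem:gap}, and each needs a cut. We provide the cuts by bottlenecks, each of which serves many expensive arcs at once, and by their mirror images under reversal.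

What does a bottleneck $U$ made of type A vertices look like? Summing $d^+-d^-\ge1$ over $U$, the arcs inside $U$ cancel, so the number of arcs leaving $U$ exceeds the number entering by at least $|U|$. At least $n$ arcs enter, one on each of $n$ internally disjoint paths from an exit to a vertex of $U$. So at least $|U|+n$ arcs leave $U$, through only $n$ exits. If at most one exit received more than one arc from $U$, at most $|U|+(n-1)$ arcs would leave. Hence at least two exits are \emph{shared}. We use exactly two, $a_2$ and $a_3$, and give them type A, so that the many arcs into them are critical for free. The other $n-2$ exits have type B and receive one expensive arc each.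

The digraph has bottlenecks at three scales. The \emph{cluster} $\{x_k\}\cup\{y\}$ is the set just described. A \emph{cap} consists of a cluster, its mirror image, $n$ entrance vertices $b_i$ and $n$ departure vertices $a_i$; all arcs entering a cap end in the $b_i$ and all arcs leaving it start in the $a_i$. A \emph{side} consists of $n$ caps, so that one of them survives the deletion of $n-1$ vertices, and of $2n$ frame vertices $p_c,q_c$ that route paths between caps. Each $p_c$ sends one arc into each of the $n$ caps of its side and, having type A, needs one more out-arc. That arc is expensive, and a second side is introduced to receive it: a side is then a bottleneck with $n$ single-arc exits.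

\subsection*{Definition}
Fix $n\ge5$. Put $[n]=\{1,\dots,n\}$ and
\[
R=[n]\setminus\{2,3\},\qquad K=R\cup\{0\},\qquad J=[n]\setminus\{2,3,4\},
\]
so that $|R|=n-2$, $|K|=n-1$, $|J|=n-3$ and $1,5\in R\cap J$. Let $h\colon K\to[n]\setminus\{5\}$ be the bijection
\[
h(4)=2,\qquad h(5)=3,\qquad h(0)=4,\qquad h(k)=k\ \text{ for }k\in\{1\}\cup\{6,\dots,n\}.
\]
A \emph{cap} $P$ has the $4n$ vertices $a_i,b_i$ $(i\in[n])$, $x_k,z_k$ $(k\in K)$, $y$, $w$, and the following arcs, where $k,m$ range over $K$.
\begin{center}
\renewcommand{\arraystretch}{1.2}
\begin{tabular}{llll l}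
(A1) & $x_k\to x_m$ & (B1) & $z_m\to z_k$ & $k\ne m$\\
(A2) & $y\to x_k$ & (B2) & $z_k\to w$ & all $k$\\
     & $x_k\to y$ &      & $w\to z_k$ & $k\in\{0,4,5\}$\\
(A3) & $x_k\to a_2$, $\ y\to a_2$ & (B3) & $b_2\to z_k$, $\ b_2\to w$ & $k\ne4$\\
     & $x_k\to a_3$, $\ y\to a_3$ &      & $b_3\to z_k$, $\ b_3\to w$ & $k\ne5$\\
(A4) & $a_j\to a_i$ & (B4) & $b_i\to b_j$ & $i\in R$, $j\in[n]\setminus\{i\}$\\
(A5) & $a_{h(k)}\to x_k$ & (B5) & $z_k\to b_{h(k)}$ & all $k$\\
(A6) & $a_j\to y$ & (B6) & $w\to b_j$ & $j\in J$\\
(C1) & $b_i\to a_i$ & & & $i\in[n]$\\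
(C2) & $x_i\to b_i$ & (C2$'$) & $a_i\to z_i$ & $i\in R$
\end{tabular}
\end{center}
The digraph $D$ consists of $2n$ disjoint caps $P^{\ell,c}$, for $\ell\in\{1,2\}$ and $c\in\mathbb{Z}_n$, with vertices $a_i^{\ell,c}$ and so on, of $4n$ \emph{frame vertices} $p^\ell_c,q^\ell_c$ with the same range of indices, and of the following arcs.
\begin{center}
\renewcommand{\arraystretch}{1.3}
\begin{tabular}{llll l}
(F1) & $q^\ell_c\to p^\ell_c$ & & & \\
(F2) & $p^\ell_c\to q^{3-\ell}_c$ & & & \\
(F3) & $a^{\ell,c}_i\to q^\ell_{c+i-1}$ & (F3$'$) & $p^\ell_{c+i-1}\to b^{\ell,c}_i$ & $i\in[n]$\\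
(F4) & $a^{\ell,c}_i\to p^\ell_c$ & (F4$'$) & $q^\ell_c\to b^{\ell,c}_i$ & $i\in\{2,\dots,n\}$
\end{tabular}
\end{center}
Lower indices of $p$ and $q$ are read modulo $n$, so $c+i-1$ runs through $\mathbb{Z}_n$ once as $i$ runs through $[n]$, and once as $c$ runs through $\mathbb{Z}_n$. There are no loops, and no arc is listed twice, because the letters of tail and head determine the class of an arc. We have $|V(D)|=2n\cdot4n+4n=8n^2+4n$. \emph{Side $\ell$} is the set of vertices with upper index $\ell$. The vertices $a,x,y,p$ are said to have \emph{type A} and the vertices $b,z,w,q$ \emph{type B}; Lemma~\ref{lem:deg} justifies the names. Figure~\ref{fig:cap} shows one cap.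

\begin{figure}[ht]
\centering
\begin{tikzpicture}[>=stealth,scale=0.9,every node/.style={font=\small}]
\node[draw,rounded corners] (b) at (0,0) {$b_1,\dots,b_n$};
\node[draw,rounded corners,fill=gray!25] (a) at (6,0) {$a_1,\dots,a_n$};
\node[draw,rounded corners,fill=gray!25] (x) at (3,1.8) {$x_k\ (k\in K),\ y$};
\node[draw,rounded corners] (z) at (3,-1.8) {$z_k\ (k\in K),\ w$};
\node[draw,rounded corners,fill=gray!25] (pl) at (-3,1) {$p_{c+i-1}$};
\node[draw,rounded corners] (ql) at (-3,-1) {$q_c$};
\node[draw,rounded corners,fill=gray!25] (pr) at (9,1) {$p_c$};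
\node[draw,rounded corners] (qr) at (9,-1) {$q_{c+i-1}$};
\draw[dashed] (-1.3,-2.4) rectangle (7.3,2.4);
\draw[->] (b) -- node[above] {C1} (a);
\draw[->,very thick] (x) -- node[above left] {C2} (b);
\draw[->,very thick] (a) -- node[below right] {C2$'$} (z);
\draw[->] (x) to[bend left=22] node[above right] {A3} (a);
\draw[->] (a) to[bend left=8] node[below left] {A5, A6} (x);
\draw[->] (b) to[bend right=22] node[below left] {B3} (z);
\draw[->] (z) to[bend right=8] node[above right] {B5, B6} (b);
\draw[->,very thick] (pl) -- node[above right,pos=0.2] {F3$'$} (b);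
\draw[->] (ql) -- node[below right,pos=0.2] {F4$'$} (b);
\draw[->] (a) -- node[above left,pos=0.8] {F4} (pr);
\draw[->,very thick] (a) -- node[below left,pos=0.8] {F3} (qr);
\end{tikzpicture}
\caption{The cap $P^{\ell,c}$ (dashed box) and its arcs to and from the frame vertices of side $\ell$. Each arrow stands for a class of arcs; arcs inside a block are not drawn. Shaded blocks consist of vertices of in-degree $n$ (type A), white blocks of vertices of out-degree $n$ (type B). Thick arrows, from shaded to white, are the arcs whose criticality does not follow from degrees.}\label{fig:cap}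
\end{figure}

The exceptional indices have the following origin. The shared exit $a_2$ has in-degree $n$ and one in-arc comes from $b_2$, so it can take only $n-1$ arcs from the $n$ vertices of the cluster: $x_4$ is left out, and $x_5$ is left out at $a_3$. The cluster has $n-2$ single-arc exits, so $x_0$ has none. The three vertices $x_0,x_4,x_5$ are each one out-arc short and make it up by an arc to $y$, which also gives $x_4$ a route to $a_2$ and $x_5$ a route to $a_3$.

\begin{example}[$n=5$]\label{ex:five}
Here $R=\{1,4,5\}$, $K=\{0,1,4,5\}$, $J=\{1,5\}$, and $h$ sends $0,1,4,5$ to $4,1,2,3$. Reading off the definitions, the type A vertices of $P^{\ell,c}$ have the following neighbors (upper indices omitted).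
\[
\begin{array}{c|l|l}
 & \text{in-neighbors} & \text{out-neighbors}\\ \hline
x_0 & x_1,x_4,x_5,y,a_4 & x_1,x_4,x_5,y,a_2,a_3\\
x_1 & x_0,x_4,x_5,y,a_1 & x_0,x_4,x_5,a_2,a_3,b_1\\
x_4 & x_0,x_1,x_5,y,a_2 & x_0,x_1,x_5,y,a_3,b_4\\
x_5 & x_0,x_1,x_4,y,a_3 & x_0,x_1,x_4,y,a_2,b_5\\
y   & x_0,x_4,x_5,a_1,a_5 & x_0,x_1,x_4,x_5,a_2,a_3\\
a_1 & a_2,a_3,a_4,a_5,b_1 & a_4,a_5,z_1,q_c,x_1,y\\
a_2 & x_0,x_1,x_5,y,b_2 & a_1,a_4,a_5,q_{c+1},x_4,p_c\\
a_3 & x_0,x_1,x_4,y,b_3 & a_1,a_4,a_5,q_{c+2},x_5,p_c\\
a_4 & a_1,a_2,a_3,a_5,b_4 & a_1,a_5,z_4,q_{c+3},x_0,p_c\\
a_5 & a_1,a_2,a_3,a_4,b_5 & a_1,a_4,z_5,q_{c+4},y,p_c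
\end{array}
\]
Every row has five in-neighbors and six out-neighbors. The first five rows form the cluster. Although each of its vertices has out-degree $6$, its only exits are $a_2,a_3,b_1,b_4,b_5$. After deleting $a_2,a_3,b_4,b_5$ the cluster can be left only through $x_1\to b_1$, so this arc is critical once $D$ is known to be $5$-connected. The count above is visible too: $4+4+3=11$ arcs leave the cluster, $6$ enter, and the difference is its size.
\end{example}

\subsection*{Duality and degrees}
Let $\varphi$ be the involution of $V(D)$ that exchanges $a\leftrightarrow b$, $x\leftrightarrow z$, $y\leftrightarrow w$, $p\leftrightarrow q$ and keeps all indices. It exchanges the two types and maps each cap and each side to itself.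

\begin{lemma}\label{lem:dual}
The pair $uv$ is an arc of $D$ if and only if $\varphi(v)\varphi(u)$ is. Thus $\varphi$ is an isomorphism from $D$ to its reverse.
\end{lemma}

\begin{proof}
In both tables, the map $uv\mapsto\varphi(v)\varphi(u)$ exchanges the left and the right entry of each row that has two entries. It fixes the arcs $b_i\to a_i$ and $q^\ell_c\to p^\ell_c$, and it sends $p^\ell_c\to q^{3-\ell}_c$ to $p^{3-\ell}_c\to q^{\ell}_c$, which is again of class (F2).
\end{proof}

\begin{lemma}\label{lem:deg}
Every vertex of type A has $d^-=n$ and $d^+\ge n+1$. Every vertex of type B has $d^+=n$ and $d^-\ge n+1$.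
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:dual} it suffices to treat type A. In the following counts each summand carries the class of the arcs that it counts. The in-degrees are
\[
\begin{array}{ll}
x_k: & (n-2)_{\mathrm{A1}}+1_{\mathrm{A2}}+1_{\mathrm{A5}}=n,\\
y: & 3_{\mathrm{A2}}+(n-3)_{\mathrm{A6}}=n,\\
a_i,\ i\in R: & (n-1)_{\mathrm{A4}}+1_{\mathrm{C1}}=n,\\
a_2,a_3: & (n-1)_{\mathrm{A3}}+1_{\mathrm{C1}}=n,\\
p^\ell_c: & 1_{\mathrm{F1}}+(n-1)_{\mathrm{F4}}=n,
\end{array}
\]
and the out-degrees, except for the $a_j$, are
\[
\begin{array}{ll}
x_0: & (n-2)_{\mathrm{A1}}+1_{\mathrm{A2}}+2_{\mathrm{A3}}=n+1,\\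
x_4,x_5: & (n-2)_{\mathrm{A1}}+1_{\mathrm{A2}}+1_{\mathrm{A3}}+1_{\mathrm{C2}}=n+1,\\
x_k,\ k\notin\{0,4,5\}: & (n-2)_{\mathrm{A1}}+2_{\mathrm{A3}}+1_{\mathrm{C2}}=n+1,\\
y: & (n-1)_{\mathrm{A2}}+2_{\mathrm{A3}}=n+1,\\
p^\ell_c: & 1_{\mathrm{F2}}+n_{\mathrm{F3}'}=n+1.
\end{array}
\]
For $a_j$, the classes (A4) and (C2$'$) together give $n-2$ out-arcs: $n-3$ and $1$ if $j\in R$, and $n-2$ and $0$ if $j\in\{2,3\}$. Class (F3) gives one more. In addition $a_j$ has an arc of class (A5) unless $j=5$, an arc of class (A6) unless $j\in\{2,3,4\}$, and an arc of class (F4) unless $j=1$. Each $j\le5$ misses exactly one of these three and each $j\ge6$ misses none, so $d^+(a_j)=n+1$ for $j\le5$ and $d^+(a_j)=n+2$ for $j\ge6$.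
\end{proof}

\begin{remark}
The last count is where $n\ge5$ enters. The in-degrees of the $x_k$, of $y$ and of $p^\ell_c$ leave room for $n-1$, $n-3$ and $n-1$ arcs from the vertices $a_j$, in total $3n-5$, and each of the $n$ vertices $a_j$ needs two of them. The inequality $3n-5\ge2n$ holds exactly for $n\ge5$.
\end{remark}

\section{The digraph $D$ is $n$-connected}\label{sec:conn}

After fewer than $n$ vertices are deleted, one cap on each side is intact and can serve as a hub. The work is to show that every remaining vertex can leave its own, possibly damaged, cap. A \emph{fan} from a vertex $v$ to distinct vertices $t_1,\dots,t_n$ is a family of paths $Q_1,\dots,Q_n$, with $Q_i$ from $v$ to $t_i$, any two of which have only $v$ in common; if $v=t_i$, then $Q_i$ is the trivial path. If $|S|\le n-1$ and $v\notin S$, then some path of the fan avoids $S$, since each vertex of $S$ lies on at most one of the $n$ paths.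

\begin{lemma}\label{lem:fan}
Let $P$ be a cap. From every $v\in P$ there is a fan to $a_1,\dots,a_n$ inside $P$.
\end{lemma}

\begin{proof}
\emph{Type B.} It suffices to find a fan from $v$ to $b_1,\dots,b_n$ that uses only vertices of type B, because the arcs $b_i\to a_i$ extend it. Recall that $h(K)=[n]\setminus\{5\}$ and that $w\to b_5$ is an arc since $5\in J$.
\begin{itemize}
\item $v=b_i$, $i\in R$: the trivial path and the arcs $b_i\to b_j$, $j\ne i$.
\item $v=b_2$: the trivial path; $b_2\to z_k\to b_{h(k)}$ for $k\in K\setminus\{4\}$, reaching all $b_j$ with $j\notin\{2,5\}$; and $b_2\to w\to b_5$.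
\item $v=b_3$: the trivial path; $b_3\to z_k\to b_{h(k)}$ for $k\in K\setminus\{5\}$, reaching all $b_j$ with $j\notin\{3,5\}$; and $b_3\to w\to b_5$.
\item $v=z_k$: $z_k\to b_{h(k)}$; $z_k\to z_m\to b_{h(m)}$ for $m\in K\setminus\{k\}$; and $z_k\to w\to b_5$.
\item $v=w$: $w\to b_j$ for $j\in J$; $w\to z_4\to b_2$; $w\to z_5\to b_3$; $w\to z_0\to b_4$.
\end{itemize}

\emph{The cluster.} Here the paths leave through the $n$ exits $a_2$, $a_3$, $b_i$ $(i\in R)$.
\begin{itemize}
\item $v=y$: $y\to a_2$; $y\to a_3$; and $y\to x_i\to b_i\to a_i$ for $i\in R$.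
\item $v=x_k$: $x_k\to x_i\to b_i\to a_i$ for $i\in R\setminus\{k\}$, and $x_k\to b_k\to a_k$ if $k\in R$. To $a_2$ use the arc $x_k\to a_2$ if $k\ne4$ and $x_4\to y\to a_2$ if $k=4$. To $a_3$ use the arc $x_k\to a_3$ if $k\ne5$ and $x_5\to y\to a_3$ if $k=5$. The vertex $y$ is used at most once.
\end{itemize}

\emph{The vertices $a_j$.} Take the trivial path and the arcs $a_j\to a_i$ for $i\in R\setminus\{j\}$. The targets in $\{a_2,a_3\}\setminus\{a_j\}$ receive no arc from $a_j$ and are reached by detours through the two clusters.
\begin{itemize}
\item $j=2$: $a_2\to x_4\to a_3$, using $h(4)=2$.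
\item $j=3$: $a_3\to x_5\to a_2$, using $h(5)=3$.
\item $j\in R\setminus\{5\}$: $a_j\to x_k\to a_2$ with $k=h^{-1}(j)$, where $k\neq4$ because $j\ne2$; and $a_j\to z_j\to z_5\to b_3\to a_3$.
\item $j=5$: $a_5\to y\to a_2$ and $a_5\to z_5\to b_3\to a_3$.
\end{itemize}
In every list the paths have distinct ends, and no vertex other than $v$ is written in two paths.
\end{proof}

\begin{lemma}\label{lem:strong}
Each cap induces a strong subdigraph of $D$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:fan} every vertex of $P$ reaches $a_1$ inside $P$. Applying $\varphi$, the vertex $b_1$ reaches every vertex of $P$ inside $P$. The path $a_1\to z_1\to w\to b_1$, which exists since $1\in R\cap J$, joins the two.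
\end{proof}

\begin{proposition}\label{prop:conn}
The digraph $D$ is $n$-connected.
\end{proposition}

\begin{proof}
Let $S\subseteq V(D)$ with $|S|\le n-1$. Each side contains $n$ disjoint caps, so for $\ell=1,2$ there is a cap $\Lambda^\ell=P^{\ell,\lambda_\ell}$ disjoint from $S$. For each $j\in\mathbb{Z}_n$ there is exactly one arc of class (F3$'$) from $p^\ell_j$ into $\Lambda^\ell$, and different $j$ give different heads. We write $p^\ell_j\to\Lambda^\ell$ for this arc.

\emph{Claim: every $v\notin S$ on side $\ell$ reaches $\Lambda^\ell$ in $D-S$.} We omit the upper index $\ell$ on frame vertices and may assume $v\notin\Lambda^\ell$.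
\begin{itemize}
\item If $v=p_j$, the arc $p_j\to\Lambda^\ell$ suffices.
\item If $v\in P^{\ell,c}$ with $c\ne\lambda_\ell$, extend the $i$th path of the fan of Lemma~\ref{lem:fan} by $a^{\ell,c}_i\to q_{c+i-1}\to p_{c+i-1}\to\Lambda^\ell$. The indices $c+i-1$ are distinct, so this is a fan from $v$ to $n$ vertices of $\Lambda^\ell$, and one of its paths avoids $S$.
\item If $v=q_j$ with $j=\lambda_\ell$, the arc $q_j\to b_2^{\ell,j}$ suffices. If $j\neq\lambda_\ell$, take $q_j\to p_j\to\Lambda^\ell$ and, for $i=2,\dots,n$,
\[
q_j\to b_i^{\ell,j}\to a_i^{\ell,j}\to q_{j+i-1}\to p_{j+i-1}\to\Lambda^\ell .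
\]
The indices $j+i-1$ are distinct and different from $j$, so these $n$ paths form a fan, and one of them avoids $S$.
\end{itemize}

The cap $\Lambda^\ell=\varphi(\Lambda^\ell)$ is also disjoint from $\varphi(S)$, so the claim applies to $\varphi(S)$ with the same caps. For $v\notin S$ on side $\ell$ it gives a path from $\varphi(v)$ to $\Lambda^\ell$ in $D-\varphi(S)$, which $\varphi$ turns into a path from $\Lambda^\ell$ to $v$ in $D-S$.

It remains to join the two hubs. For $\ell\in\{1,2\}$ and $\lambda=\lambda_\ell$, the $n$ paths
\[
a_i^{\ell,\lambda}\to q^\ell_{\lambda+i-1}\to p^\ell_{\lambda+i-1}\to q^{3-\ell}_{\lambda+i-1}\to p^{3-\ell}_{\lambda+i-1}\to\Lambda^{3-\ell}\qquad(i\in[n])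
\]
are pairwise disjoint, so one of them avoids $S$. Since $\Lambda^1$ and $\Lambda^2$ induce strong subdigraphs of $D-S$ by Lemma~\ref{lem:strong}, all vertices of $\Lambda^1\cup\Lambda^2$ reach one another in $D-S$, and every other vertex of $D-S$ reaches this set and is reached from it. Hence $D-S$ is strong.
\end{proof}

\section{Every arc of $D$ is critical}\label{sec:minimal}

\begin{proposition}\label{prop:min}
The digraph $D$ is minimally $n$-connected.
\end{proposition}

\begin{proof}
By Proposition~\ref{prop:conn}, Lemma~\ref{lem:deg} and Lemma~\ref{lem:cut}(c), every arc with head of type A or tail of type B is critical. The arcs from type A to type B are those of classes (C2), (C2$'$), (F2), (F3) and (F3$'$). The map $uv\mapsto\varphi(v)\varphi(u)$ preserves criticality by Lemma~\ref{lem:dual}, so it suffices to treat (C2), (F2) and (F3). In each case we give a bottleneck $U$ containing the tail of $e$ such that the head of $e$ is an exit receiving no other arc from $U$; Lemma~\ref{lem:cut}(b) then applies.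

\emph{Class (C2): $e=x_i\to b_i$ with $i\in R$.} Let $U=\{x_k:k\in K\}\cup\{y\}$ be the cluster of the cap containing $e$. The arcs leaving $U$ are those of classes (A3) and (C2), so $N^+(U)=\{a_2,a_3\}\cup\{b_j:j\in R\}$ has $2+(n-2)=n$ elements. The only arc from $U$ to $b_i$ is $e$.

\emph{Class (F2): $e=p^\ell_c\to q^{3-\ell}_c$.} Let $U$ be side $\ell$. The arcs leaving $U$ are the $n$ arcs $p^\ell_j\to q^{3-\ell}_j$, which have distinct heads.

\emph{Class (F3) with $i=1$: $e=a_1\to q_c$, where $a_1\in P=P^{\ell,c}$.} The arcs leaving $P$ are those of classes (F3) and (F4). Their tails are $a_1,\dots,a_n$, and $e$ is the only one with tail $a_1$, because (F4) excludes $i=1$. Let $U=P\setminus\{a_2,\dots,a_n\}$. Then $N^+(U)=\{a_2,\dots,a_n,q_c\}$, where $a_j$ occurs because of the arc $b_j\to a_j$, and $q_c$ receives only $e$ from $U$.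

\emph{Class (F3) with $i\ge2$: $e=a_i\to q_{c+i-1}$, where $a_i\in P=P^{\ell,c}$.} The previous choice fails, since $a_i$ has the second arc $a_i\to p_c$ out of $P$. The cap itself is not a bottleneck either: $N^+(P)$ consists of all $n$ vertices $q_j$ of side $\ell$ and of $p_c$, one too many. But the out-neighbors of $q_c$ are $p_c$ and the vertices $b_2,\dots,b_n$ of $P$, so adding $q_c$ to $P$ removes one exit and creates none. For $U=P\cup\{q_c\}$ we get
\[
N^+(U)=\{p_c\}\cup\{q_{c+j-1}:2\le j\le n\},
\]
a set of $n$ elements, and the only arc from $U$ to $q_{c+i-1}$ is $e$.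
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
The digraph $D$ has $8n^2+4n$ vertices, it is minimally $n$-connected by Proposition~\ref{prop:min}, and its degrees are as stated by Lemma~\ref{lem:deg}.
\end{proof}

\begin{remark}
For this digraph the sets $A$ and $B$ of Section~\ref{sec:forest} are the two types, and the forest $G$ of Lemma~\ref{lem:forest} can be seen directly. Each of the $2n$ edges $p^\ell_jq^{3-\ell}_j$ is the center of a tree: $p^\ell_j$ has $n$ further neighbors $b_i$, one in each cap of side $\ell$, and $q^{3-\ell}_j$ has $n$ further neighbors $a_i$, one in each cap of side $3-\ell$; for $i\in R$ the leaf $x_i$ hangs at $b_i$ and the leaf $z_i$ hangs at $a_i$. The vertices $x_0,y,z_0,w$ of each cap are isolated in $G$.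
\end{remark}
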